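# Coefficients of $f(z\omega(z))$ for univalent $f$ with a pole: a slit map and a forced choice of weights

Throughout, $\Delta=\{z\in\mathbb C:|z|<1\}$, and $[z^n]$ means "the $n$-th Taylor coefficient at $0$ of". Identities between power series are identities of germs at $0$; a square root of a germ with value $1$ at $0$ is the one with value $1$ at $0$. The number $p\in(0,1)$ is fixed unless we say otherwise.

## 1. A slit map and its triangle of coefficients

Let
$$\kappa(z)=\frac{z}{(1+z)^2}.$$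
This is the Koebe function up to rotation: if $k(z)=z/(1-z)^2$, which maps $\Delta$ conformally onto $\mathbb C\setminus(-\infty,-\frac14]$, then $\kappa(z)=-k(-z)$. So $\kappa$ maps $\Delta$ conformally onto $\mathbb C\setminus[\frac14,\infty)$. On $(0,1)$ we have $\kappa'(z)=(1-z)/(1+z)^3>0$, so $\kappa$ increases on $[p,1)$ from $p/(1+p)^2$ toward $\frac14$. Put
$$a=\frac{4p}{(1+p)^2}\in(0,1),\qquad b=\frac1a .$$
Removing the segment $[p,1)$ from $\Delta$ removes $[\frac a4,\frac14)$ from the image, so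
$$\kappa(\Delta\setminus[p,1))=\mathbb C\setminus[\tfrac a4,\infty)=a\,\kappa(\Delta).$$
Hence $\psi=\kappa^{-1}\circ(a\kappa)$ maps $\Delta$ conformally onto the slit disk $\Delta\setminus[p,1)$, with $\psi(0)=0$ and $\psi'(0)=a$. Let $U=\psi^{-1}$. It is holomorphic on the slit disk, in particular near $0$, and
$$\kappa(U(z))=\tfrac1a\,\kappa(z),\qquad aU(z)=z+\cdots.\tag{1}$$

**First coefficients.** Since $\kappa(z)=z-2z^2+3z^3-\cdots$, one checks that $\kappa^{-1}(w)=w+2w^2+5w^3+\cdots$: the $w^3$-coefficient of $\kappa(w+2w^2+5w^3)$ is $5-8+3=0$, and the $w^2$-coefficient is $2-2=0$. Therefore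
$$U=b\kappa+2b^2\kappa^2+5b^3\kappa^3+\cdots=bz+2b(b-1)z^2+b(b-1)(5b-3)z^3+\cdots .$$
Because $b>1$, these coefficients are positive, although this is not visible from the composition, since $\kappa$ has alternating signs.

Now take a square root and build a triangle of numbers:
$$q(z)=\Bigl(\frac{aU(z)}{z}\Bigr)^{1/2}=\sum_{j\ge0}q_jz^j,\qquad m_{jk}=[z^j]\,q\,U^k,\qquad P_j=\sum_{k=0}^{j}m_{jk}.$$
Since $U^k=O(z^k)$, we have $m_{jk}=0$ for $j<k$, so $P_j$ is the full $j$-th row sum. From the coefficients above,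
$$q=1+(b-1)z+(b-1)(2b-1)z^2+\cdots .$$

**A running example.** Let $p=3-2\sqrt2$. Then $p+1/p=6$, and since $b=\frac{(1+p)^2}{4p}=\frac14(p+\frac1p+2)$, we get $b=2$. Here $U=2z+4z^2+14z^3+\cdots$ and $q=1+z+3z^2+\cdots$. The triangle $(m_{jk})$ and its row sums begin
$$\begin{array}{c|ccc|c} j&k=0&k=1&k=2&P_j\\ \hline 0&1&&&1\\ 1&1&2&&3\\ 2&3&6&4&13\end{array}$$
For instance $m_{21}=[z^2](1+z+\cdots)(2z+4z^2+\cdots)=4+2=6$.

**An exact formula.** By (1), $1/\kappa(U)=a/\kappa(z)$, so
$$\frac{(1-U)^2}{U}=\frac{(1+U)^2}{U}-4=\frac{a(1+z)^2}{z}-4 .$$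
Divide $a$ by this and use $4/a=(1+p)^2/p$:
$$\frac{aU}{(1-U)^2}=\frac{z}{(1+z)^2-\frac{(1+p)^2}{p}z}=\frac{z}{1-(p+\frac1p)z+z^2}=\frac{z}{(1-z/p)(1-pz)}=:f_p(z).\tag{2}$$
Expanding the two geometric series,
$$[z^n]f_p=\sum_{k=0}^{n-1}p^{k}p^{-(n-1-k)}=\frac1{p^{n-1}}\sum_{k=0}^{n-1}p^{2k}=:B_n=B_n(p).$$
Thus $B_1=1$, and with $s=p+1/p$ we have $B_2=s$ and $B_3=s^2-1$. In the running example $B_1,B_2,B_3=1,6,35$.

**What the construction is for.** The map $\psi$ turns a univalent function with a pole at $p$ into a univalent function without a pole, to which the strong inequalities for the class $S$ apply. The triangle $(m_{jk})$ carries these inequalities back, and the row sums $P_j$ supply the weights in a Cauchy–Schwarz inequality. The quantity to be bounded is a coefficient of a function subordinate, in a local sense, to one with a pole.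

## 2. Coefficients of $f(z\omega(z))$: the statements

Let $f$ be injective and meromorphic in $\Delta$, with $f(0)=0$, $f'(0)=1$, and a pole at $p$. Injectivity makes this the only pole. The model is $f_p$: since $1/f_p(z)=z+\frac1z-(p+\frac1p)$ and $z+\frac1z$ is injective in $\Delta$, so is $f_p$.

Take a holomorphic $\omega:\Delta\to\overline\Delta$ and form
$$g(z)=f(z\omega(z))=\sum_{n\ge1}a_n(g)z^n$$
near $0$. The inner function $\varphi(z)=z\omega(z)$ is a holomorphic self-map of $\Delta$ fixing $0$. If $f$ were holomorphic, $g$ would be a function subordinate to $f$. Here $\varphi$ may take the value $p$, so the expansion is only claimed near $0$. For example, $\omega(z)=z$ gives $g(z)=f(z^2)=z^2+a_2(f)z^4+\cdots$.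

With $\omega\equiv1$ one has Jenkins' theorem, formerly the Goodman conjecture: $|a_n(f)|\le B_n$ for $n\ge2$. The generalized Goodman conjecture asks for $|a_n(g)|\le B_n$, $n\ge2$, for every $\omega$. It is true. The proof also allows an outer factor $\theta$; a product $\theta(z)f(z\omega(z))$ is called quasi-subordinate to $f$.

**Theorem 1.** Let $p\in(0,1)$. Let $f$ be injective and meromorphic in $\Delta$ with $f(0)=0$, $f'(0)=1$ and pole at $p$. Let $\omega,\theta:\Delta\to\overline\Delta$ be holomorphic and let $G(z)=\theta(z)f(z\omega(z))=\sum_{n\ge1}a_n(G)z^n$ near $0$. Then $|a_n(G)|\le B_n(p)$ for all $n\ge1$.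

The case $\theta\equiv1$ is the generalized Goodman conjecture, which is therefore proved.

**Theorem 2.**

- (a) In the setting of Theorem 1, for $n\ge2$, equality $|a_n(G)|=B_n$ holds if and only if $f=f_p$ and $\omega,\theta$ are unimodular constants.
- (b) For each $n$, the set of values $a_n(f(z\omega(z)))$ over all admissible $f,\omega$ is exactly the closed disk $\{|w|\le B_n(p)\}$.
- (c) The bound $|a_n(G)|\le B_n(p)$ also holds if $f$ is injective, meromorphic and normalized as above, and is either holomorphic in $\Delta$ or has its pole at some complex $\rho$ with $p\le|\rho|<1$.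

## 3. Three classical inequalities

**Definition.** $S$ is the class of holomorphic injective $F:\Delta\to\mathbb C$ with $F(0)=0$, $F'(0)=1$. For $g(z)=\sum g_jz^j$ holomorphic in $\Delta$,
$$\|g\|_{H^2}^2=\sum_j|g_j|^2=\sup_{r<1}\frac1{2\pi}\int_0^{2\pi}|g(re^{i\tau})|^2\,d\tau .$$
From the integral form, $\|\chi g\|_{H^2}\le\|g\|_{H^2}$ whenever $\chi$ is holomorphic with $|\chi|\le1$.

**(R) Robertson's conjecture**, a theorem of L. de Branges (Acta Math. 154 (1985) 137–152), via the Lebedev–Milin inequality. If $F\in S$ and $(F(u)/u)^{1/2}=\sum_{k\ge0}c_ku^k$, then $\sum_{k=0}^{m-1}|c_k|^2\le m$ for all $m\ge1$. (The series $\sum c_kz^{2k+1}=F(z^2)^{1/2}$ is the odd function in $S$ associated with $F$.) Example: $F(u)=u/(1-u)^2$ gives $(F/u)^{1/2}=1/(1-u)$, all $c_k=1$, and equality for every $m$.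

**(L) Littlewood's subordination theorem.** If $\varphi:\Delta\to\Delta$ is holomorphic with $\varphi(0)=0$ and $Q$ is a polynomial, then $\|Q\circ\varphi\|_{H^2}\le\|Q\|_{H^2}$. The reason is short: let $u$ be harmonic in $\Delta$ with boundary values $|Q|^2$. As $|Q|^2$ is subharmonic, $|Q|^2\le u$, so $|Q\circ\varphi|^2\le u\circ\varphi$, and the mean of the harmonic function $u\circ\varphi$ over each circle $|z|=r$ is $u(\varphi(0))=u(0)=\|Q\|_{H^2}^2$.

**(B) Bieberbach's theorem.** If $F(u)=u+A_2u^2+\cdots\in S$, then $|A_2|\le2$, with equality only for $F(u)=u/(1-\varepsilon u)^2$, $|\varepsilon|=1$.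

## 4. Removing the pole, and the sign of every coefficient of $U$

**Step 1: reduction to $S$.** *This step expresses $f$ through a function without a pole.* Put $F=\frac1a f\circ\psi$. The map $\psi$ is injective on $\Delta$ with image $\Delta\setminus[p,1)$, which omits the only pole of $f$. So $F$ is holomorphic and injective, $F(0)=0$, and $F'(0)=\frac1a\cdot1\cdot a=1$. Thus $F\in S$, and
$$f(z)=aF(U(z))\quad\text{near }0.\tag{3}$$
By (2), $F(u)=u/(1-u)^2$ corresponds to $f=f_p$.

**Step 2: positivity.** *This step shows that passing from $F$ to $f$ uses only positive coefficients, so that estimates for $F$ can be summed without loss.* We claim: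
$$[z^j]U>0\ (j\ge1),\qquad q_0=1,\quad q_j>0\ (j\ge1),\qquad m_{jk}>0\ (j\ge k).\tag{4}$$

The alternating signs in $\kappa$ make a direct expansion useless. Instead, deform $z$ into $U$ and watch the coefficients grow. For $0\le t\le T:=\log\frac1a$ let
$$u_t(z)=\kappa^{-1}(e^t\kappa(z)),$$
so $u_0=z$ and $u_T=U$. It is analytic for $z$ in a fixed neighborhood of $0$, and its Taylor coefficients are polynomials in $e^t$ (compose the series of $\kappa^{-1}$ with $e^t\kappa$), so we may differentiate in $t$ coefficient by coefficient. Differentiating $\kappa(u_t)=e^t\kappa(z)$ gives $\kappa'(u_t)\,\partial_tu_t=\kappa(u_t)$. Since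
$$\frac{\kappa'(u)}{\kappa(u)}=\frac1u-\frac2{1+u}=\frac{1-u}{u(1+u)},$$
we get
$$\partial_tu_t=u_t\,\frac{1+u_t}{1-u_t}.$$
Write $v_t=u_t/z=\sum_jv_j(t)z^j$. Using $\frac{1+x}{1-x}=1+2\sum_{l\ge1}x^l$ with $x=zv$,
$$\partial_tv=v+2\sum_{l\ge1}z^lv^{l+1}.$$
The constant term satisfies $v_0'=v_0$, $v_0(0)=1$, so $v_0(t)=e^t$. For $j\ge1$, $v_j(0)=0$ and
$$v_j'=v_j+S_j,\qquad S_j=2\sum_{l=1}^{j}[z^{j-l}]v^{l+1}.$$
Here $S_j$ is a polynomial with nonnegative coefficients in $v_0,\dots,v_{j-1}$, and its $l=j$ term is $2v_0^{j+1}>0$. If $v_0,\dots,v_{j-1}\ge0$ on $[0,T]$, then $S_j>0$ there, and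
$$v_j(t)=\int_0^te^{t-\tau}S_j(\tau)\,d\tau>0\qquad(0<t\le T).$$
By induction $v_j(t)>0$ for all $j\ge 0$ and $t\in(0,T]$. As $T>0$ and $U=zv_T$, all coefficients $[z^j]U$ with $j\ge1$ are positive.

Positive coefficients do not pass to square roots automatically, so for $q$ we use the logarithm. Dividing the equation for $v$ by $v$,
$$\partial_t\log v_t=1+2\sum_{l\ge1}z^lv_t^l .$$
For $j\ge1$ and $t\in(0,T]$ its $z^j$-coefficient is $2\sum_{l=1}^j[z^{j-l}]v_t^l\ge2v_0^j>0$. Since $\log v_0=0$ at $t=0$ (there $v=1$), integrating over $[0,T]$ shows that $\log v_T$ has constant term $T$ and positive coefficients for every $j\ge1$. Hence $\log(av_T)=\log v_T-T$ has constant term $0$ and all other coefficients positive. So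
$$q=(av_T)^{1/2}=\exp\bigl(\tfrac12\log(av_T)\bigr)$$
has $q_0=1$ and $q_j>0$ for $j\ge1$.

Finally $U^k=z^kv_T^k$ has positive coefficients from $z^k$ on (for $k\ge1$), and $q$ has only positive coefficients, so $m_{jk}=[z^j]qU^k>0$ for $j\ge k$. This proves (4).

## 5. What positivity gives at once, and a cancellation it cannot see

**The case $\omega\equiv1$.** Let $F(u)=\sum A_ku^k\in S$. From $F/u=(\sum c_ku^k)^2$, Cauchy–Schwarz and (R),
$$|A_k|=\Bigl|\sum_{i=0}^{k-1}c_ic_{k-1-i}\Bigr|\le\sum_{i=0}^{k-1}|c_i|^2\le k .$$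
By (3), the positivity of $[z^n]U^k$ for $1\le k\le n$, and (2),
$$|a_n(f)|=\Bigl|a\sum_{k=1}^nA_k[z^n]U^k\Bigr|\le a\sum_{k=1}^nk\,[z^n]U^k=[z^n]\frac{aU}{(1-U)^2}=B_n .$$
This is the bound of Jenkins' theorem, and it shows how $U$ works.

**The case $n=2$ with $\omega$.** Write $\omega(z)=\omega_0+\omega_1z+\omega_2z^2+\cdots$. Then $a_2(g)=a_2(f)\omega_0^2+\omega_1$, and $|\omega_1|\le1-|\omega_0|^2$ by the Schwarz–Pick lemma. So $|a_2(g)|\le B_2|\omega_0|^2+(1-|\omega_0|^2)\le B_2$, since $B_2>1$.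

**The case $n=3$, term by term.** Now
$$a_3(g)=a_3(f)\,\omega_0^3+2a_2(f)\,\omega_0\omega_1+\omega_2,$$
and the natural move is to bound the three terms separately. This fails. Take $p=\frac45$, $f=f_p$, and
$$\omega(z)=\frac{0.9+z}{1+0.9z},\qquad \omega_0=0.9,\quad\omega_1=1-0.81=0.19,\quad\omega_2=-0.9\cdot0.19=-0.171 .$$
Here $B_2=2.05$ and $B_3=2.05^2-1=3.2025$. The moduli of the three terms are $3.2025\cdot0.729=2.3346\ldots$, $2\cdot2.05\cdot0.171=0.7011$ and $0.171$. They add up to $3.2067\ldots>B_3$. The true coefficient is $2.8647\ldots$, because $\omega_2$ is negative. No bound on the separate terms can see this sign.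

Nor can one say that $g$ is subordinate to $aF$: formula (3) gives $g=aF(U\circ\varphi)$ near $0$ only, and $\varphi$ may meet the slit $[p,1)$, where $U$ is not defined. The composition with $\varphi$ has to be absorbed by an inequality that works with germs and with whole blocks of coefficients, as (L) does when it is applied to truncations.

## 6. Square roots, and the weights that $f_p$ forces

Let
$$h(z)=\Bigl(\frac{f(z)}z\Bigr)^{1/2}=\sum_{j\ge0}h_jz^j,\qquad h_0=1 .$$
Then $f(\zeta)=\zeta h(\zeta)^2$ near $0$, and with $\varphi=z\omega$,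
$$G(z)=\theta\,\varphi\,h(\varphi)^2=z\,\bigl[\theta\omega\,h(\varphi)\bigr]\bigl[h(\varphi)\bigr].$$
Write $\theta\omega\,h(\varphi)=\sum e_jz^j$ and $h(\varphi)=\sum d_jz^j$ near $0$. Then
$$a_n(G)=\sum_{j=0}^{n-1}e_jd_{n-1-j}.\tag{5}$$

**Plain Cauchy–Schwarz.** If $f\in S$, this leads directly to a bound: the sums $\sum_{j<n}|e_j|^2$ and $\sum_{j<n}|d_j|^2$ are at most $\sum_{j<n}|h_j|^2$ by (L) (details in Section 9), which is at most $n$ by (R). With a pole one would need $\sum_{j<n}|h_j|^2\le B_n$. That is false already for $f=f_p$ and $n=2$. There $h=1+\frac s2z+\cdots$ with $s=p+\frac1p>2$, and $1+\frac{s^2}4>s=B_2$, because $(1-\frac s2)^2>0$. In the running example this reads $1+9=10>6$. Plain Cauchy–Schwarz therefore loses on the function that should be extremal.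

**Weights.** For positive $\lambda_0,\dots,\lambda_{n-1}$,
$$\Bigl|\sum_{j=0}^{n-1} e_jd_{n-1-j}\Bigr|\le\Bigl(\sum_{j=0}^{n-1}\lambda_j|e_j|^2\Bigr)^{1/2}\Bigl(\sum_{j=0}^{n-1}\lambda_j^{-1}|d_{n-1-j}|^2\Bigr)^{1/2}.$$
For the bound to be sharp there must be equality when $f=f_p$, $\omega=\theta=1$. For $f_p$, formula (2) gives
$$h=\Bigl(\frac{aU}{z}\cdot\frac1{(1-U)^2}\Bigr)^{1/2}=\frac q{1-U}=\sum_{k\ge0}qU^k,$$
so $h_j=\sum_km_{jk}=P_j$, and $e_j=d_j=P_j$. Equality requires the vectors $(\lambda_j^{1/2}P_j)_j$ and $(\lambda_j^{-1/2}P_{n-1-j})_j$ to be proportional, i.e. $\lambda_jP_j=c\,P_{n-1-j}$. The constant $c$ cancels in the product of the two factors, so we take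
$$\lambda_j=\frac{P_{n-1-j}}{P_j}\quad(0\le j\le n-1),\qquad\lambda_n:=0,\qquad\text{so that}\qquad\frac1{\lambda_j}=\lambda_{n-1-j}.\tag{6}$$
For $n=3$ in the running example, $\lambda=(13,1,\frac1{13})$. Because of the symmetry in (6), the second factor becomes $\bigl(\sum_j\lambda_j|d_j|^2\bigr)^{1/2}$. Two things remain to be shown:

1. The $\lambda_j$ decrease. Subordination pushes mass to higher indices: if $\varphi(z)=z^2$, then $h_1$ moves to position $2$, and $\lambda_1|h_1|^2$ becomes $\lambda_2|h_1|^2$. Decreasing weights make (L) usable.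
2. $\sum_{j<n}\lambda_j|h_j|^2\le B_n$ for every admissible $f$. For $n=2$ it says $P_1+|h_1|^2/P_1\le2P_1$, i.e. $|h_1|\le P_1$. Since $h_1=\frac12a_2(f)$ and $P_1=\frac12B_2$, this is $|a_2(f)|\le B_2$.

## 7. The row sums increase

**Step 3: monotone weights.** *This step proves that $P_j$ is strictly increasing, so that $\lambda_j$ is strictly decreasing, and it records the convolution identity for $B_n$.* We have just seen that
$$\sum_{j\ge0}P_jz^j=\frac q{1-U}=\Bigl(\frac{f_p(z)}z\Bigr)^{1/2}.$$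
Squaring and taking $[z^{n-1}]$,
$$\sum_{j=0}^{n-1}P_jP_{n-1-j}=B_n.\tag{7}$$
In the running example, $n=3$: $13+9+13=35$.

Let $\delta=\frac{(1-p)^2}p=p+\frac1p-2>0$. Then $f_p(z)/z=1/\bigl((1-z)^2-\delta z\bigr)$, so
$$(1-z)\sum_{j\ge0}P_jz^j=\Bigl(1-\frac{\delta z}{(1-z)^2}\Bigr)^{-1/2}=\sum_{l\ge0}\binom{2l}l4^{-l}\,\frac{\delta^lz^l}{(1-z)^{2l}} .$$
Every summand has nonnegative coefficients. The $l=1$ summand is $\frac12\delta z/(1-z)^2=\frac12\delta\sum_{j\ge1}jz^j$. Comparing $z^j$-coefficients,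
$$P_j-P_{j-1}\ge\tfrac12\delta j>0\quad(j\ge1),\qquad P_0=m_{00}=1 .$$
Hence $1=P_0<P_1<P_2<\cdots$. In $\lambda_j=P_{n-1-j}/P_j$ the numerator decreases and the denominator increases with $j$, so
$$\lambda_0>\lambda_1>\cdots>\lambda_{n-1}>0=\lambda_n.\tag{8}$$

## 8. A weighted Robertson inequality

**Step 4.** *This step proves, for every admissible $f$ and every $n\ge1$,*
$$\sum_{j=0}^{n-1}\lambda_j|h_j|^2\le B_n.\tag{9}$$

Let $(F(u)/u)^{1/2}=\sum c_ku^k$ with $F$ from Step 1. By (3), $\frac fz=\frac{aU}z\cdot\frac{F(U)}U$, so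
$$h=q\sum_{k\ge0}c_kU^k,\qquad h_j=\sum_{k=0}^jm_{jk}c_k .$$
The $m_{jk}$ are positive with row sum $P_j$. By Cauchy–Schwarz applied to $m_{jk}^{1/2}\cdot m_{jk}^{1/2}c_k$,
$$|h_j|^2\le P_j\sum_{k=0}^jm_{jk}|c_k|^2.\tag{10}$$
The factor $P_j$ cancels the denominator of $\lambda_j$:
$$\sum_{j=0}^{n-1}\lambda_j|h_j|^2\le\sum_{j=0}^{n-1}P_{n-1-j}\sum_{k}m_{jk}|c_k|^2=\sum_{k=0}^{n-1}r_k|c_k|^2,\qquad r_k:=\sum_{j=0}^{n-1}m_{jk}P_{n-1-j}.\tag{11}$$

The sum defining $r_k$ is a convolution of the series $qU^k=\sum_jm_{jk}z^j$ and $\frac q{1-U}=\sum_jP_jz^j$. With $q^2=aU/z$,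
$$r_k=[z^{n-1}]\,qU^k\cdot\frac q{1-U}=a\,[z^n]\frac{U^{k+1}}{1-U}.$$
We use this formula for all $k\ge0$. It gives $r_k=0$ for $k\ge n$, since $U^{k+1}=O(z^{k+1})$, and
$$r_k-r_{k+1}=a[z^n]\frac{U^{k+1}(1-U)}{1-U}=a[z^n]U^{k+1}>0\qquad(0\le k\le n-1)$$
by positivity. So $r_0>r_1>\cdots>r_{n-1}>r_n=0$. Write $r_k=\sum_{m=k+1}^{n}(r_{m-1}-r_m)$, exchange the sums, and apply (R) to each inner sum:
$$\sum_{k=0}^{n-1}r_k|c_k|^2=\sum_{m=1}^n(r_{m-1}-r_m)\sum_{k<m}|c_k|^2\le\sum_{m=1}^n(r_{m-1}-r_m)\,m=\sum_{k=0}^{n-1}r_k.\tag{12}$$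
The last equality is the same summation by parts with $|c_k|^2$ replaced by $1$. Finally, by (2),
$$\sum_{k=0}^{n-1}r_k=a[z^n]\sum_{k\ge0}\frac{U^{k+1}}{1-U}=[z^n]\frac{aU}{(1-U)^2}=B_n .$$
Together with (11) and (12) this proves (9).

**Check in the running example, $n=3$.** Here $a=\frac12$ and $aU=z+2z^2+7z^3+\cdots$, $aU^2=2z^2+8z^3+\cdots$, $aU^3=4z^3+\cdots$. The differences $r_0-r_1,\ r_1-r_2,\ r_2-r_3$ are $7,8,4$, so $(r_0,r_1,r_2)=(19,12,4)$, with sum $35=B_3$. From the triangle, $r_0=1\cdot13+1\cdot3+3\cdot1=19$, as it should be.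

## 9. Composition with $z\omega(z)$

**Step 5.** *This step carries (9) from $h$ to the two factors in (5) and finishes the proof of Theorem 1.*

First we bound blocks of coefficients. The function $h\circ\varphi$ is only a germ, since $h$ need not extend to $\Delta$, so we truncate. For $m\ge0$ let $h^{[m]}(\zeta)=\sum_{j\le m}h_j\zeta^j$. As $\varphi(z)=O(z)$,
$$h\circ\varphi=h^{[m]}\circ\varphi+O(z^{m+1}),$$
and $h^{[m]}\circ\varphi$ is holomorphic in all of $\Delta$. The coefficients of $h\circ\varphi$ and of $\theta\omega\,h\circ\varphi$ up to index $m$ are therefore those of $h^{[m]}\circ\varphi$ and $\theta\omega\,h^{[m]}\circ\varphi$. Since $|\varphi(z)|\le|z|<1$, $\varphi(0)=0$ and $|\theta\omega|\le1$, (L) gives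
$$\sum_{j\le m}|d_j|^2\le\|h^{[m]}\circ\varphi\|_{H^2}^2\le\sum_{j\le m}|h_j|^2,\qquad
\sum_{j\le m}|e_j|^2\le\|\theta\omega\,h^{[m]}\circ\varphi\|_{H^2}^2\le\sum_{j\le m}|h_j|^2.\tag{13}$$

Next we insert the weights. By (8) all differences $\lambda_m-\lambda_{m+1}$, $0\le m\le n-1$, are positive, so summation by parts, (13) and (9) yield
$$\sum_{j=0}^{n-1}\lambda_j|e_j|^2=\sum_{m=0}^{n-1}(\lambda_m-\lambda_{m+1})\sum_{j\le m}|e_j|^2\le\sum_{m=0}^{n-1}(\lambda_m-\lambda_{m+1})\sum_{j\le m}|h_j|^2=\sum_{j=0}^{n-1}\lambda_j|h_j|^2\le B_n,\tag{14}$$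
and in the same way $\sum_{j=0}^{n-1}\lambda_j|d_j|^2\le\sum_{j=0}^{n-1}\lambda_j|h_j|^2\le B_n$.

Finally, by (5), Cauchy–Schwarz and $1/\lambda_j=\lambda_{n-1-j}$,
$$|a_n(G)|=\Bigl|\sum_{j=0}^{n-1}e_jd_{n-1-j}\Bigr|\le\Bigl(\sum_{j=0}^{n-1}\lambda_j|e_j|^2\Bigr)^{1/2}\Bigl(\sum_{j=0}^{n-1}\lambda_{n-1-j}|d_{n-1-j}|^2\Bigr)^{1/2}\le B_n.\tag{15}$$
This proves Theorem 1. $\blacksquare$

## 10. Equality, the range of $a_n$, and other positions of the pole

**Proof of Theorem 2(a).** *We read the chain of inequalities backward; the strict inequalities in (4), (8) and (12) give the rigidity.*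

If $f=f_p$ and $\omega,\theta$ are unimodular constants, then $G(z)=\theta f_p(\omega z)$ and $|a_n(G)|=|\theta\omega^nB_n|=B_n$.

Conversely, let $n\ge2$ and $|a_n(G)|=B_n$. Both factors in (15) are at most $B_n^{1/2}$, so both equal $B_n^{1/2}$. Hence $\sum\lambda_j|e_j|^2=B_n$, which forces equality throughout (14), and in particular in (9). Equality in (9) forces equality in (11) and (12). Since all $\lambda_j>0$, equality in (11) forces equality in (10) for every $j\le n-1$.

*Determining $F$ up to rotation.* In (12) the factors $r_{m-1}-r_m$ are positive for $1\le m\le n$, so $\sum_{k<m}|c_k|^2=m$ for all $m\le n$. As $n\ge2$, we may take $m=2$. With $c_0=1$ this gives $|c_1|=1$. From $F/u=(\sum c_ku^k)^2$ the second coefficient of $F$ is $A_2=2c_1$, so $|A_2|=2$. By (B), $F(u)=u/(1-\varepsilon u)^2$ with $|\varepsilon|=1$. Then $(F/u)^{1/2}=1/(1-\varepsilon u)$ and $c_1=\varepsilon$.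

*Determining the rotation.* Since $n\ge2$, equality holds in (10) for $j=1$. With $h_1=m_{10}+m_{11}\varepsilon$ and $|c_0|=|c_1|=1$ it reads
$$|m_{10}+m_{11}\varepsilon|^2=(m_{10}+m_{11})^2 .$$
Both $m_{10}$ and $m_{11}$ are positive by (4), so $\varepsilon=1$. By (3) and (2), $f=f_p$ near $0$, hence in $\Delta$ by the identity theorem.

*Determining $\omega$ and $\theta$.* In (14) the factor $\lambda_0-\lambda_1$ is positive, so equality in the $m=0$ term gives $|e_0|=|h_0|=1$. But $e_0=\theta(0)\omega(0)h_0$, so $|\theta(0)\omega(0)|=1$, and therefore $|\theta(0)|=|\omega(0)|=1$. By the maximum principle $\theta$ and $\omega$ are unimodular constants. $\blacksquare$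

**Proof of Theorem 2(b).** *The constants $\omega$ already fill the disk.* All values lie in $\{|w|\le B_n\}$ by Theorem 1 with $\theta\equiv1$. For $f=f_p$ and $\omega\equiv c$ with $|c|\le1$ the coefficient is $c^nB_n$, and these values fill the disk. $\blacksquare$

**Proof of Theorem 2(c).** *A pole farther out, or none, can only lower the bound.*

Suppose $f$ has its pole at $\rho=|\rho|e^{i\alpha}$ with $p\le|\rho|<1$. The function $\tilde f(z)=e^{-i\alpha}f(e^{i\alpha}z)$ is injective and meromorphic in $\Delta$, has the same normalization at $0$, and has its pole at $|\rho|\in(0,1)$. Moreover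
$$\theta(z)f(z\omega(z))=e^{i\alpha}\theta(z)\,\tilde f\bigl(z\,e^{-i\alpha}\omega(z)\bigr).$$
Theorem 1, applied to $\tilde f$, $e^{-i\alpha}\omega$ and $e^{i\alpha}\theta$, gives $|a_n(G)|\le B_n(|\rho|)$. It remains to compare $B_n$ at $|\rho|$ and at $p$. Extend the definition of $B_n(x)$ to all $x>0$ by
$$B_n(x)=\sum_{k=0}^{n-1}x^{2k-n+1}.$$
The exponents are symmetric about $0$, so
$$B_n(x)=\frac12\sum_{k=0}^{n-1}\bigl(x^{l_k}+x^{-l_k}\bigr),\qquad l_k=|2k-n+1|.$$
For $l\ge0$ the function $x^l+x^{-l}$ has derivative $l(x^{l-1}-x^{-l-1})\le0$ on $(0,1]$. So $B_n$ is nonincreasing on $(0,1]$, and $B_n(|\rho|)\le B_n(p)$.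

Suppose now that $f$ is holomorphic in $\Delta$, i.e. $f\in S$. Keep $h=(f/z)^{1/2}$ and the factorization (5). The estimates (13) do not involve the pole and hold unchanged. Take all weights equal to $1$ and replace (9) by (R), which for $F=f$ says $\sum_{j=0}^{n-1}|h_j|^2\le n$. Then
$$|a_n(G)|\le\Bigl(\sum_{j=0}^{n-1}|e_j|^2\Bigr)^{1/2}\Bigl(\sum_{j=0}^{n-1}|d_j|^2\Bigr)^{1/2}\le\sum_{j=0}^{n-1}|h_j|^2\le n=B_n(1)\le B_n(p).\qquad\blacksquare$$
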